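\title{A plank theorem for $\ell^1$ and weak closures of unbounded sequences}

\begin{abstract}
For a Banach space $X$, let $w(X)$ be the supremum of the exponents $a>0$ such that $\sum_n\|x_n\|^{-a}<\infty$ forces $0$ to lie outside the weak closure of $\{x_n\}$. We prove that $w(\ell^1)=2$ and that the supremum is attained. More precisely, for positive numbers $r_n$, the condition $\sum_n r_n^{-2}<\infty$ holds if and only if no sequence in $\ell^1$ with $\|x_n\|=r_n$ has $0$ in its weak closure. The main tool is a plank theorem: given unit vectors $u_n$ of real $\ell^1$, weights $w_n\ge0$ with $\sum_n w_n\le1$ and $N\ge4$, there is a contraction $T:\ell^1\to\ell_2^N$ with $|Tu_n|\ge\gamma_N\sqrt{w_n}$ for all $n$, where $\gamma_N>0$ depends only on $N$. It is proved by maximizing $\sum_n w_n\log|Tu_n|$ over a product of spheres and exploiting the second-order condition at the maximum. The results extend to subspaces of $L^1(\mu)$, and the optimal constant in the plank theorem differs from $1$ by a quantity of exact order $1/N$.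
\end{abstract}

\section{The exponent $w(X)$}\label{sec:intro}

\subsection*{The problem}
Let $X$ be a real or complex Banach space. The sets $\{x:|f_i(x)|<\varepsilon,\ i=1,\dots,N\}$ with $f_i\in X^*$ and $\varepsilon>0$ form a base of weak neighborhoods of $0$. By the uniform boundedness principle, a sequence whose norms tend to infinity does not converge weakly. But if $X$ is infinite-dimensional, each basic neighborhood contains the nonzero subspace $\bigcap_i\ker f_i$, so such a sequence may still meet every weak neighborhood of $0$.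

\begin{example}\label{ex:lp}
Let $X=\ell^p$ with $1<p<\infty$ and $p'=p/(p-1)$, or let $X=c_0$ and $p'=1$; in both cases $X^*=\ell^{p'}$. Let $r_n=(n+1)^{1/p'}$ and $x_n=r_ne_n$, where $(e_n)$ is the unit vector basis. For $f_1,\dots,f_N\in\ell^{p'}$,
\[
\sum_n r_n^{-p'}\sum_{i=1}^N|f_i(x_n)|^{p'}=\sum_{i=1}^N\|f_i\|_{p'}^{p'}<\infty .
\]
Since $\sum_n r_n^{-p'}=\infty$, this forces $\inf_n\sum_i|f_i(x_n)|^{p'}=0$. Hence $0$ lies in the weak closure of $\{x_n\}$, although $\|x_n\|\to\infty$.
\end{example}

How fast must the norms grow to exclude this? For $a>0$, say that $X$ has property $(W_a)$ if for every sequence $(x_n)_{n\in\mathbb N}$ of nonzero vectors with $\sum_{n=0}^\infty\|x_n\|^{-a}<\infty$, the vector $0$ does not belong to the weak closure of $\{x_n:n\in\mathbb N\}$. If $b<a$, then $(W_a)$ implies $(W_b)$: convergence of $\sum\|x_n\|^{-b}$ gives $\|x_n\|\to\infty$, and then $\|x_n\|^{-a}\le\|x_n\|^{-b}$ for large $n$. Put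
\[
w(X)=\sup\{a>0: X\text{ has property }(W_a)\}.
\]
A large value of $w(X)$ means that slow growth of the norms already keeps a sequence weakly away from $0$; in finite dimension, where the weak and norm topologies agree, $w(X)=\infty$. The exact value of $w(\ell^1)$, where $\ell^1=\ell^1(\mathbb N)$, has been posed as an open question. This paper determines it.

\subsection*{What the general bounds give}
Two lower bounds are known. By Ball's theorem, $w(X)\ge1$ for every $X$. Moreover $w(X)\ge p(X^*)$, where $p(Y)$ is the supremum of the types of $Y$. Recall that $Y$ has type $s\in[1,2]$ if there is a constant $C$ such that the average of $\|\sum_i\varepsilon_iy_i\|$ over all choices of signs $\varepsilon_i=\pm1$ is at most $C(\sum_i\|y_i\|^s)^{1/s}$ for every finite family $(y_i)$ in $Y$. In the other direction, $w(X)\le2$ for every infinite-dimensional $X$ (Theorem~\ref{thm:ext} below).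

In Example~\ref{ex:lp} we have $\sum r_n^{-a}<\infty$ for every $a>p'$, so $w(X)\le p'$ there. With Ball's bound, $w(c_0)=1$. With the textbook fact that $\ell^{p'}$ has type $\min(p',2)$, we get $w(\ell^p)=\min(p',2)$ for $1<p<\infty$; in particular $w(\ell^p)=2$ for $1<p\le2$. At $p=1$ the type bound collapses. The $m$ coordinate functions $\rho_1,\dots,\rho_m$ on $\{-1,1\}^m$, viewed as unit vectors of $\ell^\infty$, satisfy $\|\sum_n\varepsilon_n\rho_n\|_\infty=m$ for all signs; type $s$ would give $m\le Cm^{1/s}$ for all $m$, so $p(\ell^\infty)=1$. The general bounds thus leave $1\le w(\ell^1)\le2$, and each endpoint is a reasonable guess: the value $1$ by analogy with $c_0$, where $w$ agrees with the type bound, and the value $2$ by letting $p$ decrease to $1$. The second guess is correct.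

\subsection*{Results}

\begin{theorem}\label{thm:main}
Let $X=\ell^1$, over the real or the complex scalars, and let $(r_n)_{n\in\mathbb N}$ be positive numbers. The following are equivalent:
\begin{enumerate}
\item[(i)] $\sum_n r_n^{-2}<\infty$;
\item[(ii)] for every sequence $(x_n)$ in $X$ with $\|x_n\|=r_n$, the vector $0$ is not in the weak closure of $\{x_n\}$.
\end{enumerate}
Consequently $w(\ell^1)=2$, and the supremum is attained: $(W_a)$ holds for $a=2$ and fails for every $a>2$.
\end{theorem}

We write $|\cdot|$ and $\langle\cdot,\cdot\rangle$ for the Euclidean norm and scalar product of $\mathbb R^N$, and $\ell_2^N$ for $\mathbb R^N$ with this norm. For a real space $X$, the vector $0$ lies outside the weak closure of $\{x_n\}$ exactly when some bounded linear map $T:X\to\ell_2^N$ has $\inf_n|Tx_n|>0$. Indeed, a basic neighborhood that misses all $x_n$ gives $T=(f_1,\dots,f_N)$ with $|Tx_n|\ge\varepsilon$, and conversely $\{x:|Tx|<\varepsilon\}$ is weakly open because the coordinates of $T$ belong to $X^*$. With $u_n=x_n/r_n$ and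 $w_n$ proportional to $r_n^{-2}$, the implication (i)$\Rightarrow$(ii) asks for $T$ with $|Tu_n|\ge c\sqrt{w_n}$. The next theorem provides $T$, with $N$ and $c$ independent of the sequence. Put
\[
\gamma_N^2=\frac{N-3}{N(N-1)}\quad(N\ge4),\qquad
\delta_N^2=\frac{(N-3)(N-8)}{(N-1)^2}=1-\frac{9N-23}{(N-1)^2}\quad(N\ge9),
\]
with $\gamma_N,\delta_N>0$. Thus $\gamma_4^2=\frac1{12}$ and $\delta_N^2=1-O(1/N)$.

\begin{theorem}[Plank theorem]\label{thm:plank}
Let $E$ be real $\ell^1$ or, more generally, real $L^1(\mu)$ for an arbitrary measure $\mu$. Let $N\ge4$, let $(u_n)$ be a finite or infinite sequence of unit vectors of $E$, and let $w_n\ge0$ with $\sum_nw_n\le1$. Then there is a linear map $T:E\to\ell_2^N$ with $\|T\|\le1$ and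
\[
|Tu_n|\ge\gamma_N\sqrt{w_n}\qquad\text{for all }n .
\]
If $N\ge9$, the same holds with $\delta_N$ in place of $\gamma_N$.
\end{theorem}

Geometrically, the ``planks'' $\{T:|Tu_n|<\gamma_N\sqrt{w_n}\}$, which are neighborhoods of subspaces of codimension $N$, do not cover the unit ball of the space of operators from $E$ to $\ell_2^N$.

\begin{theorem}\label{thm:ext}
Let $X$ be an infinite-dimensional Banach space, and consider conditions \emph{(i)} and \emph{(ii)} of Theorem~\ref{thm:main} for $X$.
\begin{enumerate}
\item[(a)] The implication \emph{(ii)}$\Rightarrow$\emph{(i)} holds, so $w(X)\le2$.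
\item[(b)] If $X$ is isomorphic to a subspace of some $L^1(\mu)$, then \emph{(i)} and \emph{(ii)} are equivalent, so $w(X)=2$ and the supremum is attained.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:const}
For $N\ge4$, let $C_N$ be the supremum of the constants that can replace $\gamma_N$ in Theorem~\ref{thm:plank} for $E=\ell^1$. Then
\[
C_N\le\kappa_N:=\sqrt{\frac2N}\;\frac{\Gamma(\frac{N+1}2)}{\Gamma(\frac N2)}<1 ,
\qquad
\frac1{4N}+O(N^{-2})\le1-C_N\le\frac9{2N}+O(N^{-2}).
\]
In particular $C_N\to1$.
\end{theorem}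

Section~\ref{sec:upper} proves (ii)$\Rightarrow$(i). Section~\ref{sec:model} shows the method behind Theorem~\ref{thm:plank} in two model cases, Section~\ref{sec:finite} carries it out in finite dimension, and Section~\ref{sec:limit} passes to the limit and deduces Theorems~\ref{thm:main} and~\ref{thm:ext}. Section~\ref{sec:const} proves Theorem~\ref{thm:const}.

\subsection*{Conventions}
The canonical basis of $\mathbb R^N$ is $e_1,\dots,e_N$, the unit sphere is $S^{N-1}$, the Hilbert--Schmidt norm of a real matrix is $\|A\|_{HS}=(\sum_l|Ae_l|^2)^{1/2}$, and $\operatorname{sgn}0:=1$.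

\emph{Complex scalars.} The weak topology of a complex Banach space equals that of the underlying real space, which has the same norm. Indeed, a continuous real-linear functional $g$ is the real part of the complex-linear functional $x\mapsto g(x)-ig(ix)$, and a complex-linear $f$ satisfies $f(x)=\operatorname{Re}f(x)-i\operatorname{Re}f(ix)$. So condition (ii) does not change when a complex space is regarded as real.

\emph{Rademacher vectors.} Let $\mathbb E$ be the uniform average on $\{-1,1\}^m$. The coordinate functions $\rho_1,\dots,\rho_m$ are independent random signs, hence orthonormal: $\mathbb E[\rho_n\rho_{n'}]$ equals $1$ if $n=n'$ and $0$ otherwise. Identify $\{-1,1\}^m$ with the first $2^m$ coordinates of $\ell^1$. Then the vectors $2^{-m}\rho_n$ (extended by zero) are unit vectors of $\ell^1$, and $f(2^{-m}\rho_n)=\mathbb E[f\rho_n]$ for $f\in\ell^\infty=(\ell^1)^*$.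

\section{Sequences with $0$ in their weak closure}\label{sec:upper}

Example~\ref{ex:lp} with $p=2$ rests on an infinite sequence of unit vectors $y_n$ with $\sum_n|f(y_n)|^2<\infty$ for every functional $f$. Such a sequence is weakly null, and $\ell^1$ contains none, since weakly null sequences in $\ell^1$ tend to $0$ in norm (the Schur property). Arbitrarily long finite families with a uniform bound suffice.

\begin{lemma}\label{lem:blocks}
Let $X$ be a real or complex Banach space and $K>0$. Suppose that for every $m$ there are unit vectors $y_1,\dots,y_m\in X$ with $\sum_{n=1}^m|f(y_n)|^2\le K\|f\|^2$ for all $f\in X^*$. Then \emph{(ii)}$\Rightarrow$\emph{(i)} holds for $X$.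
\end{lemma}

\begin{proof}
Assume $\sum r_n^{-2}=\infty$. Split $\mathbb N$ into consecutive finite blocks $I_1,I_2,\dots$ with $\sum_{n\in I_q}r_n^{-2}\ge q$. For each $q$ take a family $(y_n)_{n\in I_q}$ as in the hypothesis, with $m=|I_q|$, and set $x_n=r_ny_n$. After rescaling, a basic weak neighborhood of $0$ is given by $\varepsilon>0$ and $f_1,\dots,f_N$ with $\|f_i\|\le1$. For every $q$,
\[
q\min_{n\in I_q}\sum_{i=1}^N|f_i(x_n)|^2\le\sum_{n\in I_q}r_n^{-2}\sum_{i=1}^N|f_i(x_n)|^2=\sum_{i=1}^N\sum_{n\in I_q}|f_i(y_n)|^2\le KN .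
\]
So some $n\in I_q$ has $\max_i|f_i(x_n)|\le\sqrt{KN/q}$, which is less than $\varepsilon$ for large $q$. Thus every weak neighborhood of $0$ contains some $x_n$, and (ii) fails.
\end{proof}

\begin{proposition}\label{prop:upper}
The implication \emph{(ii)}$\Rightarrow$\emph{(i)} holds for real and complex $\ell^1$, and for every infinite-dimensional Banach space.
\end{proposition}

\begin{proof}
For $\ell^1$ take $y_n=2^{-m}\rho_n$. Bessel's inequality for the orthonormal system $(\rho_n)$ gives $\sum_n|f(y_n)|^2=\sum_n|\mathbb E[f\rho_n]|^2\le\mathbb E|f|^2\le\|f\|_\infty^2$, so Lemma~\ref{lem:blocks} applies with $K=1$.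

For a general infinite-dimensional $X$, which we may regard as real, we use Dvoretzky's theorem: for every $m$ and $\eta>0$ there is a linear map $V:\ell_2^m\to X$ with $|z|\le\|Vz\|\le(1+\eta)|z|$ for all $z$. Take $\eta=1$ and $y_n=Ve_n/\|Ve_n\|$. For $f\in X^*$, the functional $f\circ V$ on $\ell_2^m$ has norm at most $2\|f\|$, that is, $\sum_n|f(Ve_n)|^2\le4\|f\|^2$. Since $\|Ve_n\|\ge1$, Lemma~\ref{lem:blocks} applies with $K=4$.
\end{proof}

The second case contains the first. We kept the Rademacher argument because it makes Theorem~\ref{thm:main} independent of Dvoretzky's theorem, and because the same vectors bound the constants in Section~\ref{sec:const}.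

\section{The logarithmic functional in two model cases}\label{sec:model}

A linear map $T:\ell^1\to\ell_2^N$ has the form $Tx=\sum_kx(k)\varphi_k$ with $\varphi_k=Te_k$, and $\|T\|=\sup_k|\varphi_k|$. So Theorem~\ref{thm:plank} asks for vectors $\varphi_k$ in the unit ball of $\mathbb R^N$ such that no $v_n=\sum_ku_n(k)\varphi_k$ is short. We choose them by maximizing $\sum_nw_n\log|v_n|$. The logarithm penalizes short vectors $v_n$, with strength proportional to $w_n$.

\begin{example}[Two vectors]\label{ex:two}
Let $u_1=(\frac12,\frac12)$, $u_2=(\frac12,-\frac12)$ and $w_1+w_2=1$, $w_n>0$. For unit vectors $\varphi_1,\varphi_2\in\mathbb R^N$ with $N\ge2$, we have $|v_1|^2=\tau$ and $|v_2|^2=1-\tau$, where $\tau=\frac12(1+\langle\varphi_1,\varphi_2\rangle)$ takes every value in $[0,1]$. The function $\frac12\big(w_1\log\tau+w_2\log(1-\tau)\big)$ is maximal at $\tau=w_1$. So the maximizer has $|v_n|=\sqrt{w_n}$ exactly. For $N=1$ and $\varphi_1,\varphi_2\in[-1,1]$ one has instead $|v_1|+|v_2|=\max(|\varphi_1|,|\varphi_2|)\le1$, which is the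 scale $w_n$ rather than $\sqrt{w_n}$.
\end{example}

\begin{remark}[One functional is not enough]\label{rem:one}
Theorem~\ref{thm:plank} fails for $N=1$ with any positive constant $C$. Let $u(s)=(s,1-|s|)$ for $s\in[-1,1]$, so that $\|u(s)\|_1=1$ and $\|u(s)-u(s')\|_1\le2|s-s'|$. Let $u_n=u(-1+\frac{2n-1}M)$ and $w_n=\frac1M$ for $1\le n\le M$. If $\|f\|_\infty\le1$, then $f(u(-1))=-f(u(1))$, so $f(u(s))=0$ for some $s$, and the nearest $u_n$ has $|f(u_n)|\le2/M$. This is less than $C/\sqrt M$ for large $M$.
\end{remark}

To see why extra dimensions help, we expand the logarithm to second order. Let $v\ne0$, $\hat v=v/|v|$, and $v(s)=v+sa-\frac12s^2b+O(s^3)$ with $a,b\in\mathbb R^N$. Then $|v(s)|^2=|v|^2+2s\langle v,a\rangle+s^2(|a|^2-\langle v,b\rangle)+O(s^3)$, and $\log(1+\xi)=\xi-\frac12\xi^2+O(\xi^3)$ gives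
\begin{equation}\label{eq:expand}
\log|v(s)|=\log|v|+s\frac{\langle v,a\rangle}{|v|^2}+\frac{s^2}{2|v|^2}\Big(|a|^2-2\langle\hat v,a\rangle^2-\langle v,b\rangle\Big)+O(s^3).
\end{equation}
The form $|a|^2-2\langle\hat v,a\rangle^2$ is negative in the direction $\hat v$ and positive in the $N-1$ orthogonal directions. Its sum over $a=e_1,\dots,e_N$ is $N-2$; equivalently, $\Delta\log|v|=(N-2)/|v|^2$. For $N\ge3$ a short vector $v_n$ therefore makes the functional strongly convex on average, which is impossible at a maximum. The Euclidean analog of Theorem~\ref{thm:plank} shows this mechanism with no further difficulty.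

\begin{proposition}[Euclidean model]\label{prop:euclid}
Let $N\ge3$, let $u_1,\dots,u_M$ be unit vectors of $\ell_2^m$, and let $w_n>0$ with $\sum_nw_n=1$. There is an $N\times m$ matrix $T$ with $\|T\|_{HS}=1$ and $|Tu_n|^2\ge\frac{N-2}N\,w_n$ for all $n$.
\end{proposition}

\begin{proof}
Let $\Phi(T)=\sum_nw_n\log|Tu_n|-\frac12\|T\|_{HS}^2$. It is continuous with values in $[-\infty,\infty)$, finite outside the proper subspaces $\{T:Tu_n=0\}$, and bounded above by $\log\|T\|_{HS}-\frac12\|T\|_{HS}^2$, which tends to $-\infty$ at infinity. So $\Phi$ has a finite maximum at some $T$. Put $v_n=Tu_n\neq0$, $\hat v_n=v_n/|v_n|$ and $\omega_n=w_n/|v_n|^2$. The derivative of $s\mapsto\Phi((1+s)T)$ at $0$ is $1-\|T\|_{HS}^2$, so $\|T\|_{HS}=1$. By \eqref{eq:expand} with $b=0$, the second derivative of $s\mapsto\Phi(T+sH)$ at $0$ is nonpositive exactly when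
\[
\sum_n\omega_n\big(|Hu_n|^2-2\langle\hat v_n,Hu_n\rangle^2\big)\le\|H\|_{HS}^2 .
\]
Fix a unit vector $u\in\ell_2^m$ and take $H=e_lu^\top$, so that $Hu_n=\langle u,u_n\rangle e_l$ and $\|H\|_{HS}=1$. Summing over $l=1,\dots,N$ gives $(N-2)\sum_n\omega_n\langle u,u_n\rangle^2\le N$. Taking $u=u_n$ and dropping the other terms, we get $\omega_n\le N/(N-2)$.
\end{proof}

The proof has three ingredients: a test direction built from a functional that norms $u_n$; a sum over a family of directions, which turns the indefinite form in \eqref{eq:expand} into a positive quantity; and the nonnegativity of all terms with other indices, which lets us drop them. For $\ell^1$ the norming functional is the sign vector of $u_n$. The other two ingredients need work, because the constraint $\|T\|\le1$ now consists of one condition for each coordinate $k$.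

\section{The finite-dimensional inequality}\label{sec:finite}

\begin{proposition}\label{prop:finite}
Let $N\ge4$. Let $u_1,\dots,u_M\in\mathbb R^m$ with $\sum_k|u_n(k)|=1$ for each $n$, and let $w_n>0$ with $\sum_nw_n=1$. There are $\varphi_1,\dots,\varphi_m\in S^{N-1}$ such that the vectors $v_n=\sum_ku_n(k)\varphi_k$ satisfy $|v_n|^2\ge\gamma_N^2w_n$ for all $n$ and, if $N\ge9$, also $|v_n|^2\ge\delta_N^2w_n$ for all $n$.
\end{proposition}

The proof occupies the rest of this section.

\subsection*{The maximizer}
We maximize over the product of spheres, which has no boundary. On $(S^{N-1})^m$ let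
\[
F(\varphi)=\sum_nw_n\log\Big|\sum_ku_n(k)\varphi_k\Big|\in[-\infty,\infty).
\]
This function is continuous into $[-\infty,\infty)$, so it attains its maximum. The maximum is finite. Indeed, fix $n$ and choose $k$ with $u_n(k)\ne0$. Once the $\varphi_l$ with $l\neq k$ are fixed, the equation $\sum_lu_n(l)\varphi_l=0$ holds for at most one $\varphi_k$. By Fubini's theorem its solution set is null for the product of the uniform measures on the spheres, and so is the union of these sets over $n$.

Fix a maximizer $\varphi$. All $v_n$ are nonzero; put $\hat v_n=v_n/|v_n|$ and $\omega_n=w_n/|v_n|^2>0$. We must show that $\omega_n\le\gamma_N^{-2}$ and, for $N\geq 9$, that $\omega_n\le\delta_N^{-2}$.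

\subsection*{Optimality conditions}
Call $h=(h_1,\dots,h_m)\in(\mathbb R^N)^m$ \emph{tangential} if $\langle h_k,\varphi_k\rangle=0$ for all $k$. Move each $\varphi_k$ along the great circle with initial velocity $h_k$:
\[
\varphi_k(s)=\cos(s|h_k|)\,\varphi_k+\sin(s|h_k|)\,\frac{h_k}{|h_k|}=\varphi_k+sh_k-\tfrac12s^2|h_k|^2\varphi_k+O(s^3),
\]
with $\varphi_k(s)=\varphi_k$ if $h_k=0$. Then $v_n(s)=v_n+sa_n-\frac12s^2b_n+O(s^3)$, where
\[
a_n=\sum_ku_n(k)h_k,\qquad b_n=\sum_ku_n(k)|h_k|^2\varphi_k .
\]
Multiply \eqref{eq:expand} by $w_n$ and sum over $n$. Since $s=0$ is a maximum of $F(\varphi(s))$, the coefficient of $s$ vanishes and the coefficient of $s^2$ is nonpositive.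

Let $y_k=\sum_n\omega_nu_n(k)v_n$. The coefficient of $s$ is $\sum_n\omega_n\langle v_n,a_n\rangle=\sum_k\langle y_k,h_k\rangle$. It vanishes for all tangential $h$, so $y_k=\lambda_k\varphi_k$ for some $\lambda_k\in\mathbb R$. These Lagrange multipliers satisfy
\begin{equation}\label{eq:lambda}
\sum_k\lambda_k=\sum_k\langle y_k,\varphi_k\rangle=\sum_n\omega_n\Big\langle v_n,\sum_ku_n(k)\varphi_k\Big\rangle=\sum_n\omega_n|v_n|^2=\sum_nw_n=1 ,
\end{equation}
and this is where the normalization of the weights enters. Next, $\sum_n\omega_n\langle v_n,b_n\rangle=\sum_k|h_k|^2\langle y_k,\varphi_k\rangle=\sum_k\lambda_k|h_k|^2$, so the second-order condition reads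
\begin{equation}\label{eq:Q}
\sum_n\omega_n\big(|a_n|^2-2\langle\hat v_n,a_n\rangle^2\big)\le\sum_k\lambda_k|h_k|^2\qquad\text{for all tangential }h .
\end{equation}
The only information we use on the multipliers is their sum \eqref{eq:lambda}. We therefore apply \eqref{eq:Q} to families of tangential fields for which the sum of $|h_k|^2$ over the family does not depend on $k$.

\subsection*{The choice of test fields}
The direct analog of the direction $e_lu^\top$ in Proposition~\ref{prop:euclid} is $h_k=\varepsilon_ke_l$ with signs $\varepsilon_k$. It is not tangential, and its tangential projection leads, as computed below, to terms $\|A\|_{HS}^2-2|A\hat v|^2$ with $A=(\operatorname{tr}B)I-B$ and $B$ symmetric. As an expression in $B$ and $\hat v$ this can be negative: for $B=\operatorname{diag}(1,-\frac1{N-1},\dots,-\frac1{N-1})$ and $\hat v=e_1$ it equals $\frac1{N-1}-1$. So the terms with other indices cannot simply be dropped. We start instead from the other natural tangent fields of the sphere, the infinitesimal rotations, for which every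 term has a sign.

\subsection*{Rotations}
For $i<j$ let $S_{ij}=e_ie_j^\top-e_je_i^\top$, so that $S_{ij}z=z_je_i-z_ie_j$. For $z\in\mathbb R^N$ and a unit vector $\hat v$,
\[
\sum_{i<j}|S_{ij}z|^2=\sum_{i<j}(z_i^2+z_j^2)=(N-1)|z|^2,
\]
\[
\sum_{i<j}\langle\hat v,S_{ij}z\rangle^2=\sum_{i<j}(\hat v_iz_j-\hat v_jz_i)^2=|z|^2-\langle\hat v,z\rangle^2\le|z|^2 ,
\]
the last equality being Lagrange's identity. Let $t\in\mathbb R^m$. Since $S_{ij}$ is antisymmetric, $h_k=t_kS_{ij}\varphi_k$ is tangential, and the corresponding $a_n$ is $S_{ij}z_n$ with $z_n=\sum_ku_n(k)t_k\varphi_k$. Sum \eqref{eq:Q} over $i<j$. The $n$th term on the left is at least $\omega_n\big((N-1)-2\big)|z_n|^2$, and the right side becomes $(N-1)\sum_k\lambda_kt_k^2$. Hence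
\begin{equation}\label{eq:rot}
(N-3)\sum_n\omega_n\Big|\sum_ku_n(k)t_k\varphi_k\Big|^2\le(N-1)\sum_k\lambda_kt_k^2\qquad(t\in\mathbb R^m).
\end{equation}
The hypothesis $N\ge4$ makes the factor $N-3$ positive; for $N\le3$ this step gives no upper bound on $\omega_n$.

\subsection*{Removing cancellation: the first bound}
The choice $t_k=\operatorname{sgn}u_n(k)$ in \eqref{eq:rot} yields $\omega_n|\sum_k|u_n(k)|\varphi_k|^2\le\frac{N-1}{N-3}$. This is not yet enough, since a convex combination of unit vectors can be short. A convex combination of the rank-one projections $\varphi_k\varphi_k^\top$ cannot be, because it has trace $1$. These projections appear when $t_k$ is multiplied by a coordinate of $\varphi_k$.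

Fix $\varepsilon\in\{-1,1\}^m$ and set
\[
B_n=\sum_ku_n(k)\varepsilon_k\,\varphi_k\varphi_k^\top,\qquad c_n=\operatorname{tr}B_n=\sum_ku_n(k)\varepsilon_k .
\]
Apply \eqref{eq:rot} with $t_k=\varepsilon_k\langle\varphi_k,e_l\rangle$; the inner sum is then $B_ne_l$. Sum over $l=1,\dots,N$. Since $\sum_l\langle\varphi_k,e_l\rangle^2=1$ for every $k$, the right side becomes $(N-1)\sum_k\lambda_k=N-1$, and
\begin{equation}\label{eq:HS}
\sum_n\omega_n\|B_n\|_{HS}^2\le\frac{N-1}{N-3}\qquad\text{for every }\varepsilon\in\{-1,1\}^m .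
\end{equation}
Now fix $n$ and take $\varepsilon_k=\operatorname{sgn}u_n(k)$. Then $c_n=\sum_k|u_n(k)|=1$, which is where the normalization of $u_n$ in $\ell^1$ is used. The Cauchy--Schwarz inequality applied to the diagonal of $B_n$ gives $\|B_n\|_{HS}^2\ge(\operatorname{tr}B_n)^2/N=1/N$. All terms in \eqref{eq:HS} are nonnegative, so $\omega_n\le\frac{N(N-1)}{N-3}=\gamma_N^{-2}$.

\subsection*{Projected translations: the second bound}
The passage from trace to Hilbert--Schmidt norm costs a factor $N$, so $\gamma_N\to0$. To avoid this loss we return to the projected fields, in which $c_n$ appears directly, and use \eqref{eq:HS} to control their negative part. Let $N\ge9$, $\varepsilon\in\{-1,1\}^m$, and for $l=1,\dots,N$ let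
\[
h_k^{(l)}=\varepsilon_k\big(e_l-\langle e_l,\varphi_k\rangle\varphi_k\big).
\]
These fields are tangential, $\sum_l|h_k^{(l)}|^2=\sum_l(1-\langle e_l,\varphi_k\rangle^2)=N-1$ for every $k$, and the corresponding vectors are $a_n^{(l)}=A_ne_l$ with $A_n=c_nI-B_n$. As $A_n$ is symmetric, $\sum_l\langle\hat v_n,A_ne_l\rangle^2=|A_n\hat v_n|^2$. Summing \eqref{eq:Q} over $l$ and using \eqref{eq:lambda},
\begin{equation}\label{eq:trans}
\sum_n\omega_n\big(\|A_n\|_{HS}^2-2|A_n\hat v_n|^2\big)\le N-1 .
\end{equation}
Let $\beta_n=|B_n\hat v_n|$, so that $|\langle\hat v_n,B_n\hat v_n\rangle|\le\beta_n\le\|B_n\|_{HS}$. We have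
\[
\|A_n\|_{HS}^2=Nc_n^2-2c_n\operatorname{tr}B_n+\|B_n\|_{HS}^2=(N-2)c_n^2+\|B_n\|_{HS}^2,
\]
\[
|A_n\hat v_n|^2=c_n^2-2c_n\langle\hat v_n,B_n\hat v_n\rangle+\beta_n^2 .
\]
Therefore, using $4|c_n|\beta_n\le4c_n^2+\beta_n^2$ in the last line,
\begin{align*}
\|A_n\|_{HS}^2-2|A_n\hat v_n|^2&=(N-4)c_n^2+4c_n\langle\hat v_n,B_n\hat v_n\rangle+\|B_n\|_{HS}^2-2\beta_n^2\\
&\ge(N-4)c_n^2-4|c_n|\beta_n-\beta_n^2\\
&\ge(N-8)c_n^2-2\beta_n^2\ \ge\ (N-8)c_n^2-2\|B_n\|_{HS}^2 .
\end{align*}
Inserting this in \eqref{eq:trans} and using \eqref{eq:HS} for the same $\varepsilon$,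
\[
(N-8)\sum_n\omega_nc_n^2\le(N-1)+\frac{2(N-1)}{N-3}=\frac{(N-1)^2}{N-3}.
\]
Since $N\ge9$, all terms on the left are nonnegative. For fixed $n$, the choice $\varepsilon_k=\operatorname{sgn}u_n(k)$ gives $c_n=1$ and $\omega_n\le\frac{(N-1)^2}{(N-3)(N-8)}=\delta_N^{-2}$. This completes the proof of Proposition~\ref{prop:finite}. \qed

\section{From finite dimension to $L^1(\mu)$}\label{sec:limit}

The constants in Proposition~\ref{prop:finite} depend neither on $m$ nor on $M$, so approximation and compactness extend it to infinite sequences in $L^1(\mu)$. The space $\ell^1$ is the case of counting measure on $\mathbb N$.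

\begin{proof}[Proof of Theorem~\ref{thm:plank}]
Let $\gamma$ be $\gamma_N$ or $\delta_N$. Indices with $w_n=0$ impose no condition; discard them and number the remaining ones $0,1,2,\dots$ (if none remain, take $T=0$). Let $\mathcal K$ be the set of linear maps $T:E\to\mathbb R^N$ with $|Tf|\le\|f\|$ for all $f$. It is a closed subset of the product, over $f\in E$, of the closed balls of radius $\|f\|$ in $\mathbb R^N$, so it is compact for pointwise convergence by Tychonoff's theorem. For $j\ge2$ let
\[
\mathcal K_j=\Big\{T\in\mathcal K:\ |Tu_n|\ge\gamma\sqrt{w_n}\,\Big(1-\frac1j\Big)-\frac1j\ \text{ for all }n\le j\Big\}.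
\]
The sets $\mathcal K_j$ are closed and decrease with $j$, and any $T\in\bigcap_j\mathcal K_j$ satisfies $|Tu_n|\ge\gamma\sqrt{w_n}$ for all $n$. By compactness it suffices to show that each $\mathcal K_j$ is nonempty.

Fix $j\ge2$. Integrable simple functions are dense in $L^1(\mu)$, so there are such functions $s_n$ with $\|s_n-u_n\|\le1/j$ for $n\le j$; in particular $\|s_n\|\ge1-1/j>0$. Refining the sets involved and discarding null sets, write $s_n=\sum_{k=1}^m\alpha_{nk}1_{D_k}$ almost everywhere, with disjoint sets $D_1,\dots,D_m$ of finite positive measure that do not depend on $n$. The vectors $u_n'\in\mathbb R^m$ with $u'_n(k)=\alpha_{nk}\mu(D_k)/\|s_n\|$ satisfy $\sum_k|u_n'(k)|=1$. Apply Proposition~\ref{prop:finite} to the $u_n'$, $n\le j$, with weights $w_n/\sum_{i\le j}w_i\ge w_n$, and define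
\[
Tf=\sum_{k=1}^m\Big(\int_{D_k}f\,d\mu\Big)\varphi_k .
\]
Then $|Tf|\le\sum_k\int_{D_k}|f|\,d\mu\le\|f\|$, and $Ts_n=\|s_n\|\sum_ku'_n(k)\varphi_k$ has length at least $(1-1/j)\gamma\sqrt{w_n}$. Since $|Tu_n|\ge|Ts_n|-1/j$, we get $T\in\mathcal K_j$.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:ext}]
The implication (ii)$\Rightarrow$(i) is Proposition~\ref{prop:upper}. We prove (i)$\Rightarrow$(ii) for $X$ isomorphic to a subspace of $L^1(\mu)$, a case that includes $X=\ell^1$. There are a measure $\nu$, a constant $c>0$ and a bounded real-linear map $J$ from $X$ to real $L^1(\nu)$ with $\|Jx\|\ge c\|x\|$. For real scalars take $\nu=\mu$ and the given embedding. For complex scalars compose the embedding with $f\mapsto(\operatorname{Re}f,\operatorname{Im}f)$, which maps complex $L^1(\mu)$ to the real $L^1$ space of two disjoint copies of $\mu$ and satisfies $\|f\|\le\|\operatorname{Re}f\|+\|\operatorname{Im}f\|\le2\|f\|$.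

Let $\|x_n\|=r_n$ with $\sum r_n^{-2}<\infty$. Then $\sigma:=\sum_n\|Jx_n\|^{-2}\le c^{-2}\sum_nr_n^{-2}<\infty$. Theorem~\ref{thm:plank} with $N=4$, $u_n=Jx_n/\|Jx_n\|$ and $w_n=\|Jx_n\|^{-2}/\sigma$ gives $T$ with
\[
|TJx_n|\ge\|Jx_n\|\cdot\frac1{\sqrt{12}}\cdot\frac{\|Jx_n\|^{-1}}{\sqrt\sigma}=(12\sigma)^{-1/2}\qquad\text{for all }n .
\]
The four coordinates of $TJ$ are continuous real-linear functionals on $X$, so the set $\{x:|TJx|<(12\sigma)^{-1/2}\}$ is a weak neighborhood of $0$ that contains no $x_n$. Thus (ii) holds.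

It remains to read off $w(X)$. The implication (i)$\Rightarrow$(ii) is exactly property $(W_2)$, which implies $(W_a)$ for $0<a\le2$. If (ii)$\Rightarrow$(i) holds and $a>2$, take $r_n=(n+1)^{1/2}$. Then $\sum r_n^{-2}=\infty$, so some sequence with $\|x_n\|=r_n$ has $0$ in its weak closure, while $\sum r_n^{-a}<\infty$; hence $(W_a)$ fails. This gives $w(X)\le2$ in Theorem~\ref{thm:ext}(a), and $w(X)=2$, attained, in Theorems~\ref{thm:main} and~\ref{thm:ext}(b).
\end{proof}

\section{The optimal constants}\label{sec:const}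

We test the plank theorem on Rademacher vectors with equal weights. Let $C>0$ be admissible for $N$, and apply the statement to $u_n=2^{-M}\rho_n$ and $w_n=1/M$, $1\le n\le M$. Restricting $k\mapsto Te_k$ to the coordinates in $\{-1,1\}^M$, we obtain a map $\varphi:\{-1,1\}^M\to\mathbb R^N$ with $|\varphi|\le1$ such that $z_n=Tu_n=\mathbb E[\varphi\rho_n]$ satisfies $|z_n|\ge C/\sqrt M$. Bessel's inequality, applied to each coordinate of $\varphi$, gives $C^2\le\sum_n|z_n|^2\le\mathbb E|\varphi|^2\le1$. To improve on this we use the pointwise bound $|\varphi|\le1$, which is stronger than $\mathbb E|\varphi|^2\le1$.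

\begin{proof}[Proof of Theorem~\ref{thm:const}]
With the notation above, let $\theta_n=z_n/|z_n|$; these unit vectors depend on $M$. Then
\[
C\sqrt M\le\sum_n\langle z_n,\theta_n\rangle=\mathbb E\Big\langle\varphi,\sum_n\rho_n\theta_n\Big\rangle\le\mathbb E\Big|\sum_n\rho_n\theta_n\Big| ,
\]
so $C\le\mathbb E|Y_M|$ for every $M$, where $Y_M=M^{-1/2}\sum_{n\le M}\rho_n\theta_n$. This random vector has $\mathbb E|Y_M|^2=1$; the gain over $C\le1$ comes from the fluctuation of $|Y_M|$, which we compute in the limit $M\to\infty$.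

\emph{Gaussian limit.} The covariance matrix $\Sigma_M=\frac1M\sum_n\theta_n\theta_n^\top$ is positive semidefinite with trace $1$. Along a subsequence, $\Sigma_M\to\Sigma$ with $\Sigma$ positive semidefinite and $\operatorname{tr}\Sigma=1$. For fixed $\xi\in\mathbb R^N$, independence and $\log\cos x=-\frac12x^2+O(x^4)$ give, for large $M$,
\[
\mathbb E\,e^{i\langle\xi,Y_M\rangle}=\prod_{n\le M}\cos\frac{\langle\xi,\theta_n\rangle}{\sqrt M}=\exp\Big(-\tfrac12\langle\xi,\Sigma_M\xi\rangle+O\big(|\xi|^4/M\big)\Big)\longrightarrow e^{-\langle\xi,\Sigma\xi\rangle/2}.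
\]
By L\'evy's continuity theorem (pointwise convergence of characteristic functions to the characteristic function of a law implies convergence in distribution), $Y_M$ converges in distribution along the subsequence to a centered Gaussian vector $Y$ with covariance $\Sigma$. For $R>0$ we have $|y|\le\min(|y|,R)+|y|^2/R$, and $y\mapsto\min(|y|,R)$ is bounded and continuous. Hence $C\le\mathbb E\min(|Y|,R)+1/R\le\mathbb E|Y|+1/R$, and letting $R\to\infty$ gives $C\le\mathbb E|Y|$.

\emph{Reduction to the isotropic case.} Let $\sigma_1,\dots,\sigma_N\ge0$ be the eigenvalues of $\Sigma$, so $\sum_i\sigma_i=1$, and let $g=(g_1,\dots,g_N)$ be a vector of independent standard Gaussian variables. In an orthonormal eigenbasis of $\Sigma$, $|Y|$ has the law of $(\sum_i\sigma_ig_i^2)^{1/2}$, so $\mathbb E|Y|=\Psi(\sigma)$ with $\Psi(\sigma)=\mathbb E(\sum_i\sigma_ig_i^2)^{1/2}$. The function $\Psi$ is concave, as an average of square roots of nonnegative linear functions of $\sigma$, and it is invariant under permutations of the $\sigma_i$. The mean of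 the $N$ cyclic shifts of $\sigma$ is $(\frac1N,\dots,\frac1N)$, so $\Psi(\sigma)\le\Psi(\frac1N,\dots,\frac1N)=N^{-1/2}\mathbb E|g|$. The density of $|g|$ is proportional to $r^{N-1}e^{-r^2/2}$, and $\int_0^\infty r^se^{-r^2/2}\,dr=2^{(s-1)/2}\Gamma(\frac{s+1}2)$. The ratio of the values at $s=N$ and $s=N-1$ is $\mathbb E|g|=\sqrt2\,\Gamma(\frac{N+1}2)/\Gamma(\frac N2)$. Thus $C\le\kappa_N$, and $C_N\le\kappa_N$. Since $|g|$ is not constant, $(\mathbb E|g|)^2<\mathbb E|g|^2=N$, that is, $\kappa_N<1$.

\emph{Asymptotics.} Stirling's formula $\log\Gamma(x)=(x-\frac12)\log x-x+\frac12\log2\pi+\frac1{12x}+O(x^{-3})$ gives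
\[
\log\frac{\Gamma(x+\frac12)}{\Gamma(x)}=\tfrac12\log x+x\log\Big(1+\frac1{2x}\Big)-\tfrac12+O(x^{-2})=\tfrac12\log x-\frac1{8x}+O(x^{-2}).
\]
With $x=N/2$ this yields $\kappa_N=1-\frac1{4N}+O(N^{-2})$, which is the lower bound for $1-C_N$. For the upper bound, Theorem~\ref{thm:plank} gives, for $N\ge9$,
\[
C_N\ge\delta_N=\Big(1-\frac{9N-23}{(N-1)^2}\Big)^{1/2}=1-\frac9{2N}+O(N^{-2}).\qedhere
\]
\end{proof}
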